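# A model of $I\Sigma_1$ in which the c.e. degrees are not dense

## 1. Density inside a model of arithmetic

One would first guess that the Sacks Density Theorem holds in every model of $I\Sigma_1$. It is a theorem about recursive constructions, and $\Sigma_1$ induction is what one needs to carry out recursive constructions. So if $\mathbf a<\mathbf b$ are c.e. degrees of such a model, one expects a c.e. degree strictly between them. Let us make this precise and test it.

We work with models $\mathcal M$ of $PA^-+I\Sigma_1$, where $PA^-$ is the list of basic axioms of arithmetic without induction and $I\Sigma_1$ is induction for $\Sigma_1$ formulas. We call these $I\Sigma_1$ models. Finite sets are coded by binary expansions: $n\in d$ means that the $n$-th binary digit of $d$ is $1$, so that a subset of $[0,b)$ has a code $<2^b$. For example, $d=13$ codes $\{0,2,3\}$. A subset of $\mathcal M$ is $\mathcal M$-finite if an element of $\mathcal M$ codes it. A set $X\subseteq\mathcal M$ is c.e. if it is $\Sigma_1$-definable over $\mathcal M$ with parameters.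

**Definition (reducibility).** For $X,Y\subseteq\mathcal M$, $X\le_TY$ means that there is a c.e. set $\Phi$ of quadruples $\langle K,i,P,N\rangle$, with $K,P,N$ $\mathcal M$-finite and $i\in\{0,1\}$, such that for every $\mathcal M$-finite $K$:

* $K\subseteq X$ iff there are $\mathcal M$-finite $P\subseteq Y$, $N\subseteq\overline Y$ with $\langle K,1,P,N\rangle\in\Phi$;
* $K\subseteq\overline X$ iff there are $\mathcal M$-finite $P\subseteq Y$, $N\subseteq\overline Y$ with $\langle K,0,P,N\rangle\in\Phi$.

We write $X\equiv_TY$ for $X\le_TY\le_TX$, and $X<_TY$ for $X\le_TY$ and $Y\not\le_TX$. The c.e. degrees of $\mathcal M$ are the $\equiv_T$-classes of c.e. sets, with the induced order.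

The quadruples are axioms: $\langle K,1,P,N\rangle$ says "if the oracle contains $P$ and misses $N$, then $K\subseteq X$". The point to notice is that whole $\mathcal M$-finite sets $K$ are decided at once.

This relation behaves as it should. It is reflexive via all axioms $\langle K,1,K,\emptyset\rangle$ and $\langle K,0,\emptyset,K\rangle$. It is transitive: if $\Phi$ witnesses $X\le_TY$ and $\Psi$ witnesses $Y\le_TZ$, take all $\langle K,i,P_1\cup P_2,N_1\cup N_2\rangle$ for which there are $P,N$ with $\langle K,i,P,N\rangle\in\Phi$, $\langle P,1,P_1,N_1\rangle\in\Psi$ and $\langle N,0,P_2,N_2\rangle\in\Psi$. Indeed $P\subseteq Y$ holds iff some such $P_1\subseteq Z$, $N_1\subseteq\overline Z$ exist, and $N\subseteq\overline Y$ holds iff some such $P_2\subseteq Z$, $N_2\subseteq\overline Z$ exist. Finally, let $A\oplus B=\{2x:x\in A\}\cup\{2x+1:x\in B\}$. Then $A\le_TA\oplus B$ via all $\langle K,1,2K,\emptyset\rangle$ and $\langle K,0,\emptyset,2K\rangle$ with $2K=\{2x:x\in K\}$, and similarly $B\le_TA\oplus B$.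

The Sacks Density Theorem in $\mathcal M$ says: for any c.e. degrees $\mathbf a<\mathbf b$ of $\mathcal M$ there is a c.e. degree $\mathbf c$ with $\mathbf a<\mathbf c<\mathbf b$.

First test: $\mathcal M=\omega$, the standard model. Here $\le_T$ is ordinary Turing reducibility, because finitely many computations "is $x\in X$?", one for each $x\in K$, can be combined into one axiom for $K$. So the guess is correct in $\omega$: this is the classical theorem of Sacks. For the pair $\mathbf 0<\mathbf 0'$ one can see an intermediate degree directly: there is a low simple set $S$, which is noncomputable because it is simple, and does not compute $0'$ because $S'\equiv_T0'$.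

Second test: more induction. Groszek, Mytilinaios and Slaman (*The Sacks density theorem and $\Sigma_2$-bounding*, JSL 61 (1996)) proved the density theorem in $PA^-+B\Sigma_2$. Here $B\Sigma_2$ is the scheme
$$\forall x<b\,\exists y\,\varphi(x,y)\ \to\ \exists z\,\forall x<b\,\exists y<z\,\varphi(x,y),\qquad \varphi\in\Sigma_2 .$$
So the guess is correct in every model of $B\Sigma_2$, in particular in every model of $PA$.

What remains are $I\Sigma_1$ models without $B\Sigma_2$. There the obvious approach, to repeat a priority construction inside $\mathcal M$, meets a difficulty. To argue about all requirements of index $<b$ one wants one stage after which everything of index $<b$ that ever settles has settled. In an $I\Sigma_1$ model no such stage need exist. We shall meet a $\Delta_1$ approximation $c_{j,s}$ for which the indices $j$ that settle are exactly the standard ones, hence bounded in $\mathcal M$, while their limits are unbounded in $\mathcal M$ (see the remark after Lemma 11). We shall use that approximation to build a counterexample, so the guess is wrong.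

**Theorem 1.** There are a countable model $\mathcal M\models PA^-+I\Sigma_1$ and a c.e. set $A$ of $\mathcal M$ such that

* some c.e. set of $\mathcal M$ is not $\le_TA$;
* every c.e. set $C$ with $A\le_TC$ satisfies either $C\le_TA$, or $D\le_TC$ for every c.e. set $D$ of $\mathcal M$.

So there is a greatest c.e. degree $\mathbf 0'$, and $\mathbf a=\deg A<\mathbf 0'$, but no c.e. degree lies strictly between $\mathbf a$ and $\mathbf 0'$. In particular there is a model of $PA^-+I\Sigma_1$ in which the Sacks Density Theorem fails.

We shall also prove two strengthenings, Theorems 2 and 3, in the last two sections.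

## 2. Cuts of a nonstandard model, and a cut that settles too fast

We fix notation that is used throughout. $\omega$ is the set of standard numbers. Put
$$\langle x,y\rangle=\tfrac{(x+y)(x+y+1)}2+x ,$$
a bijection from pairs to numbers, with $x,y\le\langle x,y\rangle$. If $x\ge1$ then $\langle x,y\rangle\ge(x+y)+x=2x+y$, so $x,y<\langle x,y\rangle$. For instance $\langle1,0\rangle=2$, $\langle1,1\rangle=4$, $\langle2,0\rangle=5$, $\langle1,2\rangle=7$. We write $X{\restriction}b=X\cap[0,b)$.

Textbook facts that we use:

* In a model $\mathcal N\models PA$ every definable (with parameters) bounded set is coded.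
* There is a primitive recursive relation $\mathrm{Sat}_{\Delta_0}(m,z,y)$ such that, if $m$ codes the standard $\Delta_0$ formula $\theta_m(z,y)$, then $PA$ proves $\mathrm{Sat}_{\Delta_0}(m,z,y)\leftrightarrow\theta_m(z,y)$.
* $I\Sigma_1$ proves that primitive recursive (p.r.) functions, with $\Sigma_1$ graphs, are total; and in an $I\Sigma_1$ model $\Sigma_1$ relations are closed under bounded quantification.

**Definition (standard system).** For nonstandard $\mathcal N\models PA$, $SSy(\mathcal N)=\{F\cap\omega:F\ \mathcal N\text{-finite}\}$.

For example, the set of even standard numbers is in $SSy(\mathcal N)$: take $F=\{x<b:x\text{ even}\}$ with $b$ nonstandard. In the same way, if $R$ is definable in $\mathcal N$ with parameters, then $R\cap\omega\in SSy(\mathcal N)$, because $R\cap[0,b)$ is coded. The same holds for relations. We use this many times, under the name $\mathcal N$-definability.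

Let $K_s$ be the set of $u=\langle m,z\rangle<s$ such that $m$ codes a $\Delta_0$ formula $\theta_m(z,y)$ and $\exists y<s\ \mathrm{Sat}_{\Delta_0}(m,z,y)$. It is p.r. and increasing in $s$. One should think of it as a universal c.e. set, enumerated in stages.

A natural way to get an $I\Sigma_1$ model without more induction is to take a cut of $\mathcal N$. Choose a sequence $a=c_1<c_2<\cdots$, indexed by $j \in \omega$, with $a$ nonstandard and $2^{c_j}\le c_{j+1}$, and let $\mathcal M=\{y:\exists j\in\omega\ y<c_j\}$. For $\Sigma_1$ induction we want that below each $c_n$ the set $K$ stops changing at some stage of $\mathcal M$. The simplest demand is that it stops by stage $c_{n+1}$. We also want a c.e. set $A$ that knows the sequence, to take advantage of the fact that $\mathcal M$ has a cofinal sequence of type $\omega$. A first attempt would be to look for the empty interval above such an $A$. The next lemma shows exactly why this attempt gives nothing.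

**Lemma 1 (a cut that settles too fast).** Let $(c_j)$ and $\mathcal M$ be as just described, with $\mathcal M\models PA^-+I\Sigma_1$. Suppose that for $1\le n\in\omega$ every $u<c_n$ that lies in some $K_s$, $s\in\mathcal M$, lies in $K_{c_{n+1}}$, and that $A$ is a c.e. set with $\mathcal M\setminus A=\{\langle j,c_j\rangle:1\le j\in\omega\}$. Then every c.e. set $D$ of $\mathcal M$ satisfies $D\le_TA$.

*Proof.* Let $x\in D\leftrightarrow\exists y\,\theta(x,y,p)$ with $\theta\in\Delta_0$, and $D_s=\{x<s:\exists y<s\,\theta(x,y,p)\}$. Let $m\in\omega$ code the formula $\exists x,p\le z\,(z=\langle x,p\rangle\wedge\theta(x,y,p))$ in $z,y$, and let $n_0\ge1$ be standard with $p<c_{n_0}$. For standard $n\ge n_0$ and $x<c_n$, the number $\langle m,\langle x,p\rangle\rangle$ is bounded by a standard polynomial in $c_n$, so it is $<2^{c_n}\le c_{n+1}$. If $x\in D$, it lies in some $K_s$, $s\in\mathcal M$, hence in $K_{c_{n+2}}$, so $x\in D_{c_{n+2}}$. Thus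
$$D_{c_{n+2}}{\restriction}c_n=D{\restriction}c_n\qquad(n\ge n_0).$$
Let $\Phi$ be the c.e. set of all $\langle E,i,\emptyset,L\rangle$ such that for some $t\ge n_0+2$ and some coded sequence $v_1<\dots<v_t$ we have $L=\{\langle l,v_l\rangle:1\le l\le t\}$, $E\subseteq[0,v_{t-2})$, and either $i=1$ and $E\subseteq D_{v_t}$, or $i=0$ and $E\cap D_{v_t}=\emptyset$. If such an $L$ is contained in $\overline A$, then $t\in\omega$ and $v_l=c_l$ for all $l\le t$, so by the displayed equation $D_{v_t}$ is correct on $[0,v_{t-2})$ and the axiom tells the truth. Conversely, if $E\subseteq D$ or $E\subseteq\overline D$, choose a standard $n\ge n_0$ with $E\subseteq[0,c_n)$, and put $t=n+2$, $v_l=c_l$; this gives the axiom that is needed. $\square$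

So with fast settling $A$ is complete, and there is no interval above $A$ at all. The computation also shows what is missing. A set that knows $(c_j)$ can decide $D$ as soon as it knows, for each $n$, an index $j$ with $D_{c_j}{\restriction}c_n=D{\restriction}c_n$. These indices form a function $\omega\to\omega$ in the real world, and in Lemma 1 it was essentially $n\mapsto n+2$. We have to let changes below $c_n$ happen late, at some interval $(c_j,c_{j+1}]$ where $j$ depends on $n$ in a noncomputable way, and yet at standard $j$, so that $\Sigma_1$ induction survives. The standard system $SSy(\mathcal N)$ will then be the class of sets that $\mathcal M$ knows for free, and the degrees above $A$ will be measured by real functions modulo $SSy(\mathcal N)$. To make the interval above $A$ empty, we choose $SSy(\mathcal N)$ so that nothing lies strictly between it and $0'$. That choice comes first.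

## 3. A Scott set that is maximal below $0'$

In this section everything is in the real world. The symbols $0'$, $X'$, low (meaning $X'\le_T0'$) and $\Delta_2$ always refer to $\omega$. Functions and relations on $\omega$ are identified with sets by standard coding.

**Definition (Scott set).** A Scott set is a nonempty $\mathcal I\subseteq P(\omega)$ closed under $\oplus$ and $\le_T$ such that every infinite binary tree in $\mathcal I$ has a path in $\mathcal I$.

For example, the arithmetical sets form a Scott set, since the leftmost path of an infinite arithmetical binary tree is arithmetical. The computable sets do not: the $f\in2^\omega$ with $f(e)\ne\Phi_e(e)$ for all $e$ are the paths of an infinite computable binary tree, and if such an $f$ were $\Phi_e$, then $f(e)=\Phi_e(e)$.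

**Definition (adjoining a set).** For $\mathcal I$ a Scott set and $q$ a function or set, $\mathcal I[q]=\{X:X\le_Tq\oplus Z\text{ for some }Z\in\mathcal I\}$.

For example, $\mathcal I[q]=\mathcal I$ exactly when $q\in\mathcal I$. The goal of this section is a countable Scott set $\mathcal I$ of low sets such that adjoining any $\Delta_2$ set outside $\mathcal I$ brings in $0'$.

The first tool handles one set $C$: it finds $G$ that together with $C$ computes the jump, without raising the jump itself.

**Lemma 2 (Posner–Robinson, relativized).** If $C\le_TY'$ and $C\not\le_TY$, there is $G$ with $(Y\oplus G)'\equiv_TY'\equiv_TY\oplus G\oplus C$.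

*Proof.* If $C$ and its complement were both c.e. in $Y$, then $C\le_TY$. Replacing $C$ by its complement if necessary, assume $C$ is not c.e. in $Y$. Build $G=\bigcup_s\sigma_s$ with $\sigma_0=\emptyset$. Given $\sigma_s$, let
$$S=\{n:\exists\tau\supseteq\sigma_s0^n1\ \ \Phi_s^{Y\oplus\tau}(s)\downarrow\}.$$
This set is c.e. in $Y$, so $S\ne C$. Let $n$ be the least element of $S\triangle C$. If $n\in S\setminus C$, let $\tau$ be the first witness found in a fixed $Y$-computable search. If $n\in C\setminus S$, let $\tau=\sigma_s0^n1$. Put $\sigma_{s+1}=\tau^\frown Y'(s)$.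

The construction is computable in $Y'$, since $C\le_TY'$ and $S\le_TY'$ uniformly; so $G\le_TY'$. Conversely, $Y\oplus G\oplus C$ recovers the sequence $(\sigma_s)$. From $\sigma_s$ read $n$ off $G$: it is the number of zeros following $\sigma_s$ before the next $1$. If $n\in C$, then $n\notin S$, so $\tau=\sigma_s0^n1$; no extension of $\tau$ makes the computation converge, so $s\notin(Y\oplus G)'$. If $n\notin C$, then $n\in S$, so $\tau$ is found by the search, and $s\in(Y\oplus G)'$. Then read $Y'(s)$ off $G$ at the place after $\tau$; this gives $\sigma_{s+1}$. So $Y'$ and $(Y\oplus G)'$ are both $\le_TY\oplus G\oplus C\le_TY'$, and $Y'\le_T(Y\oplus G)'$. $\square$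

The second tool adds paths through trees without raising the jump.

**Lemma 3.** For every $Y$ there is $Y^*\ge_TY$ with $(Y^*)'\equiv_TY'$ that computes a path through every infinite $Y$-computable binary tree.

*Proof.* We use the relativized Low Basis Theorem (Jockusch–Soare 1972): every nonempty $\Pi^0_1(Y)$ class in $2^\omega$ contains $P$ with $(P\oplus Y)'\equiv_TY'$. Apply it to the class of $\{0,1\}$-valued functions that are diagonally noncomputable relative to $Y$, that is, $f(e)\ne\Phi^Y_e(e)$ for all $e$. Let $Y^*=P\oplus Y$.

Let $T$ be an infinite $Y$-computable binary tree. For $\sigma\in T$ let $\psi(\sigma)$ be the first $i$ for which it is found that, at some level, $\sigma i$ has no extension in $T$. This is partial $Y$-computable, so there is a computable $h$ with $\Phi^Y_{h(\sigma)}(h(\sigma))\simeq\psi(\sigma)$, and $P(h(\sigma))\ne\psi(\sigma)$. Start at the root and always go from $\sigma$ to $\sigma i$ with $i=P(h(\sigma))$. This keeps infinitely many extensions: if $\sigma$ has infinitely many extensions in $T$, then $\sigma i$ has only finitely many for at most one $i$; if there is such an $i$,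 then $\psi(\sigma)=i$ and we go to the other side. $\square$

**Lemma 4 (the ideal).** Let $Y_0\subseteq\omega$. There is a countable Scott set $\mathcal I\ni Y_0$ such that $Y'\le_TY_0'$ for every $Y\in\mathcal I$ (so $Y_0'\notin\mathcal I$), and for every $X\le_TY_0'$ either $X\in\mathcal I$ or $Y_0'\in\mathcal I[X]$.

*Proof.* List the sets $\le_TY_0'$ as $X_0,X_1,\dots$. We build $Y_0\le_TY_1\le_T\cdots$ with $Y_i'\equiv_TY_0'$. Given $Y_{2s}$: if $X_s\le_TY_{2s}$, put $Y_{2s+1}=Y_{2s}$. Otherwise, as $X_s\le_TY_0'\equiv_TY_{2s}'$, Lemma 2 with $C=X_s$ gives $G$; put $Y_{2s+1}=Y_{2s}\oplus G$. Then $Y_{2s+1}'\equiv_TY_0'\le_TX_s\oplus Y_{2s+1}$. Let $Y_{2s+2}=(Y_{2s+1})^*$ from Lemma 3.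

Let $\mathcal I=\{X:\exists i\ X\le_TY_i\}$. As the $Y_i$ increase, $\mathcal I$ is closed under $\oplus$ and $\le_T$. An infinite binary tree in $\mathcal I$ is computable in some $Y_{2s+1}$, so it has a path computable in $Y_{2s+2}$. Thus $\mathcal I$ is a countable Scott set, and $Y'\le_TY_0'$ for all $Y\in\mathcal I$. If $Y_0'\in\mathcal I$, then $Y_0''\le_TY_0'$, which is absurd. Finally, for each $s$ either $X_s\le_TY_{2s}$, so $X_s\in\mathcal I$, or $Y_0'\le_TX_s\oplus Y_{2s+1}$, so $Y_0'\in\mathcal I[X_s]$. $\square$

The last tool realizes $\mathcal I$ as a standard system.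

**Lemma 5 (Scott).** If $\mathcal I$ is a countable Scott set and $T\supseteq PA$ is a consistent theory in the language of $PA$ with $T\in\mathcal I$, there is a countable nonstandard $\mathcal N\models T$ with $SSy(\mathcal N)=\mathcal I$.

*Proof.* Let $\mathcal I=\{X_i:i\in\omega\}$. A consistent theory $U\in\mathcal I$ has a completion in $\mathcal I$: consider the assignments of truth values to the first $k$ sentences, $k\in\omega$, for which no inconsistency with $U$ is derived by a proof with code $<k$ using axioms from $U$. They form a $U$-computable binary tree, which is infinite because $U$ has a completion. A path decides every sentence and is consistent with $U$; so it is a completion of $U$.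

Let $T_0\in\mathcal I$ be a completion of $T$. Given $T_i\in\mathcal I$, complete in the language with constants $d_0,\dots,d_{i-1}$, let $T_{i+1}\in\mathcal I$ be a completion, in the language with a new constant $d_i$, of
$$T_i\cup\{\bar n\in d_i:n\in X_i\}\cup\{\bar n\notin d_i:n\notin X_i\}.$$
This theory is in $\mathcal I$, and it is consistent, since finitely many of the new axioms are satisfied by a standard value of $d_i$ in any model of $T_i$. Let $\mathcal K$ be a model of $\bigcup_iT_i$ and $\mathcal N$ the set of elements definable in $\mathcal K$ in the language with all $d_i$, without further parameters. By the least number principle, if a formula with parameters from $\mathcal N$ has a witness in $\mathcal K$, its least witness is in $\mathcal N$; so $\mathcal N\prec\mathcal K$. In particular $\mathcal N\models T$, and $\mathcal N$ is countable. Each $X_i$ is coded in $\mathcal N$, by $d_i$. Conversely, if $u\in\mathcal N$ is defined by $\varphi$ in the language of $T_i$, then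
$$\{n\in\omega:n\in u\}=\{n:\text{the sentence }\exists x(\varphi(x)\wedge\bar n\in x)\text{ is in }T_i\}\in\mathcal I .$$
Some $d_i$ codes all of $\omega$ on the standard part, and a standard number codes only finitely many elements; so $\mathcal N$ is nonstandard. $\square$

Fix $\mathcal I$ from Lemma 4 with $Y_0=\emptyset$. So all members of $\mathcal I$ are low, $0'\notin\mathcal I$, and
$$\text{for every }X\le_T0':\quad X\in\mathcal I\ \text{ or }\ 0'\in\mathcal I[X]. \tag{1}$$
Fix $\mathcal N\models PA$ from Lemma 5 with $SSy(\mathcal N)=\mathcal I$, and fix a nonstandard $a\in\mathcal N$.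

## 4. A sequence in $\mathcal N$ with scheduled late changes

**The schedule.** Let $w(j)=x$ if $j=\langle x,y\rangle$, $x\ge1$ and $y$ is least with $T(x,x,y)$ (Kleene's predicate). Otherwise let $w(j)=0$. So $w(j)=x\ge1$ says: at index $j$ we learn that program $x$ halts on input $x$. The function $w$ is p.r., $w(j)<j$ for $j\ge1$, and for each $x\ge1$ there is at most one $j$ with $w(j)=x$ (provably in $PA$). In the real world $W=\{x\ge1:\exists j\,w(j)=x\}\equiv_T0'$. For $j\ge1$ put
$$e(j)=w(j)\ \text{ if }w(j)\ge1,\qquad e(j)=j-1\ \text{ otherwise; so }0\le e(j)\le j-1. \tag{2}$$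

We aim at an increasing sequence $c_0=0$, $c_1=a$, $c_2,\dots$ such that in the stages $(c_j,c_{j+1}]$ no number below $c_{e(j)}$ changes. If $e(j)$ were always $j-1$, we would be in the situation of Lemma 1. Now, when $w(j)=x\ge1$, we have $e(j)=x$, and so numbers in $[c_x,c_{x+1})$ are allowed to change in $(c_j,c_{j+1}]$. We shall put one of them into a c.e. set $B$ just after stage $c_j$. Thus changes of $B$ below $c_{x+1}$ are as late as the halting of program $x$. For fixed $n$, only finitely many standard $j$ have $e(j)<n$, and this will save $\Sigma_1$ induction.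

**The construction.** Let $f(c)=2^c+3c+1$. Work in $\mathcal N$. At each stage $s\ge a$ we have $r_s\ge1$, numbers $0=c_{0,s}<c_{1,s}<\dots<c_{r_s,s}\le s$, and a finite set $B_s$. For $j>r_s$ (and for $s<a$) $c_{j,s}$ is undefined; "$c_{j,s}=v$" means that $c_{j,s}$ is defined and equals $v$. We put $B_s=\emptyset$ for $s<a$.

At stage $a$: $r_a=1$, $c_{0,a}=0$, $c_{1,a}=a$, $B_a=\emptyset$.

At stage $s+1$, write $r=r_s$ and $c_l=c_{l,s}$.

1. (Enumeration into $B$) If $c_r=s$, $x:=w(r)\ge1$ and $[c_x,c_{x+1})\not\subseteq B_s$, put the least element of $[c_x,c_{x+1})\setminus B_s$ into $B_{s+1}$. Note that $x+1\le r$. Otherwise $B_{s+1}=B_s$.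
2. (Actions) Say that $y$ acts at $s+1$ if $y\in(K_{s+1}\setminus K_s)\cup(B_{s+1}\setminus B_s)$. The rank of $y<c_r$ is the $i\in[1,r]$ with $c_{i-1}\le y<c_i$. Let $i$ be the least rank of an acting number $<c_r$, if there is one.
3. (Injury) If $i$ exists and $i\le e(r)$, let $j'=\max\{j\in[1,r]:e(j)<i\}$. Put $r_{s+1}=j'+1$, keep $c_l$ for $l\le j'$, and set $c_{j'+1,s+1}=s+1$.
4. (Extension) Otherwise, if $s+1\ge f(c_r)$, put $r_{s+1}=r+1$, $c_{r+1,s+1}=s+1$, and keep the rest.
5. Otherwise change nothing.

A number acts at most twice in all: once when it enters $K$, once when it enters $B$. In step 3, $e(i)\le i-1$ and $e(r)\ge i$, so $i\le j'<r$.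

*A toy run.* Suppose $w(7)=1$, that is, $y=2$ is least with $T(1,1,y)$, and $w(j)=0$ for the other $j\le8$. So $e(7)=1$ and $e(j)=j-1$ for the other $j\le 8$. Let the top index be $r=7$. If the least acting rank is $2$, there is no injury, since $2>e(7)$; a change in $[c_1,c_2)$ is tolerated in the interval after $c_7$. If the least acting rank is $1$, there is an injury, with $j'=1$, and $c_2$ is reset. Now let $r=8$, so $e(8)=7$. An action of rank $2$ is not tolerated; $j'=7$, because $e(7)=1<2$. So $c_8$ is reset to $s+1$, and the action now lies in the interval $(c_7,c_8]$, where it is tolerated. An injury moves an unwelcome action into the last interval that tolerates it.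

**Lemma 6 (immediate facts).**
(a) A new value is always equal to the current stage, and at the stage where it is assigned its index is the top one. The value $c_1=a$ never changes.
(b) If $c_{l,s}=v$ with $l\ge1$, then for all $t\in[v,s]$ we have $c_{l,t}=v$, and $c_{l',t}$ is constant for each $l'<l$.
(c) While $c_l$ ($l\ge1$) keeps its value and $l$ is the top index, there is no injury; so $c_{l+1}$ is first defined by extension. Afterwards, while $c_l$ keeps its value, $c_{l+1}$ is never removed but can only be reset to larger values. Hence $c_{l+1,s}\ge f(c_{l,s})$ for $1\le l<r_s$.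

*Proof.* (a) This is read off the construction; injuries have $j'\ge1$ and so keep $c_1$.

(b) By (a), $v$ was assigned to $c_l$ at stage $v$. If $c_l$ were removed or reset at a stage in $(v,s]$, it could later only take values $>v$. So $c_{l,t}=v$ on $[v,s]$. A lower $c_{l'}$ changes only in an injury with $j'+1\le l'<l$, and this removes $c_l$.

(c) An injury with $r=l$ has $j'+1\le l$, so it resets or removes $c_l$. By (a), $l$ is the top index at the stage when $c_l$ gets its value; so the first $c_{l+1}$ above that value comes from step 4 and is $\ge f(c_l)$. Later, an injury with $j'<l$ changes $c_l$, one with $j'=l$ resets $c_{l+1}$ to the current stage, and one with $j'>l$ keeps $c_{l+1}$. $\square$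

**Lemma 7 (validity).** At each stage $s\ge a$: for $1\le j<r_s$ no number $<c_{e(j),s}$ acts at a stage in $(c_{j,s},c_{j+1,s}]$; and no number $<c_{e(r_s),s}$ acts at a stage in $(c_{r_s,s},s]$.

*Proof.* The purpose is to see that injuries do what the toy run suggests. We use induction on $s$; at $s=a$ the only interval is the empty $(a,a]$. Consider stage $s+1$.

If there is no injury, the acting numbers $<c_r$ have rank $>e(r)$, hence are $\ge c_{e(r)}$; so all acting numbers are $\ge c_{e(r)}$, and the claim for $(c_r,s+1]$ holds. After an extension the new top interval $(s+1,s+1]$ is empty.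

If there is an injury, the intervals with index $<j'$ are unchanged and the new top interval $(s+1,s+1]$ is empty. There remains $(c_{j'},s+1]$ with bound $c_{e(j')}$, which is unchanged since $e(j')<j'$. This interval is the union of the old intervals with indices $l\in[j',r]$ and of $\{s+1\}$. For $l=j'$ the bound is the old one. For $j'<l\le r$ we have $e(l)\ge i>e(j')$ by maximality of $j'$, so no number $<c_{e(j')}$ acted in the old interval with index $l$. At stage $s+1$ the acting numbers have rank $\ge i$ or are $\ge c_r$, so they are $\ge c_{i-1}\ge c_{e(j')}$. $\square$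

**Lemma 8 (there is always room for $B$).** Whenever in step 1 $c_r=s$ and $x=w(r)\ge1$, we have $[c_x,c_{x+1})\not\subseteq B_s$.

*Proof.* We count how many elements of a part $[v,v')$ of the interval can have been used up. Let $v=c_{x,s}$; by Lemma 6(b) it has been constant since stage $v$. An element entering $B$ at a stage $t+1$ is $<c_{r_t,t}\le t$, so $B_v\subseteq[0,v)$.

Let $v'$ be the first value of $c_{x+1}$ after stage $v$; it exists since $x+1\le r$. At stage $v$ the top index is $x$, and it remains $x$ at all stages in $[v,v')$. So $v'$ is assigned by extension and $v'\ge f(v)\ge3v+1$. At stages in $(v,v']$ the top index at the start of the stage is $x$, so step 1 puts only numbers $<c_x=v$ into $B$.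

From stage $v'$ to stage $s$ we have $c_x=v$ and $c_{x+1}\ge v'$, by Lemma 6(c). A number entering $B$ at a stage $t+1$ with $v'\le t<s$ comes from $[c_{x'},c_{x'+1})$ with $x'=w(r_t)$. If $x'<x$, it is $<c_x=v$; if $x'>x$, it is $\ge c_{x+1}\ge v'$. So if it lies in $[v,v')$, then $w(r_t)=x=w(r)$, hence $r_t=r$, because $x$ is a value of $w$ only once. Write $j=r$. Also $c_{j,t}=t$, so $c_j$ is assigned at stage $t$. Thus the elements of $B_s\cap[v,v')$ are at most as many as the assignments of $c_j$ at stages in $[v',s)$.

Let $t_1<t_2$ be consecutive assignments of $c_j$ in $[v',s]$. At some stage $t+1\in(t_1,t_2]$ an injury removes or resets $c_j$. It has $j'<j\le r_t$, so by maximality of $j'$ we have $i\le e(j)=x$. So some number $<c_i\le c_x=v$ acts. Each number acts at most twice, so there are at most $2v$ such injuries at stages in $(v',s]$. Since $c_j$ is assigned at stage $s$ too, $k$ assignments in $[v',s)$ give $k$ different such injuries; so $k\le2v$. Hence $|B_s\cap[v,v')|\le2v<2v+1\le v'-v$, and $[v,v')\subseteq[c_x,c_{x+1})$ is not contained in $B_s$. $\square$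

**Lemma 9 (limits).** For every $j\in\mathcal N$, $c_j:=\lim_sc_{j,s}$ exists, and for $j\ge1$, $c_{j,s}=c_j$ for all $s\ge c_j$.

*Proof.* Induction on $j$ in $\mathcal N$; $j=0,1$ are clear. Let $c_0,\dots,c_j$ ($j\ge1$) be defined and constant from stage $s_0$ on. If $r_s=j$ for all $s\ge s_0$, then no injury occurs after $s_0$, as it would reset some $c_l$ with $l\le j$; so an extension occurs once $s+1\ge f(c_j)$, a contradiction. So $c_{j+1}$ gets defined. Afterwards it is only reset, by injuries with $j'=j$, each caused by an acting number of rank $i\le j'=j$, that is, by a number $<c_j$. There are at most $2c_j$ of these, so $c_{j+1}$ is eventually constant. The last claim is Lemma 6(b) at late $s$. $\square$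

Consequently, for the final values and all $j\ge1$:

* **(V)** no number $<c_{e(j)}$ acts at a stage in $(c_j,c_{j+1}]$;
* **(D)** if $w(j)=x\ge1$, a number of $[c_x,c_{x+1})$ enters $B$ at stage $c_j+1$.

(V) is Lemma 7 at a late stage. For (D): at stage $s=c_j$ the top index is $j$, and $c_x,c_{x+1}$ ($x+1\le j$) have their final values by Lemma 6(b); apply Lemma 8. The function $j\mapsto c_j$ is definable in $\mathcal N$, and $c_{j+1}\ge f(c_j)$ for $j\ge1$.

## 5. The cut $\mathcal M$ and $\Sigma_1$ induction

Let
$$\mathcal M=\{y\in\mathcal N:\exists j\in\omega\ y<c_j\}.$$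
Since $c_{j+1}\ge2^{c_j}$ for $j\ge1$, $\mathcal M$ is an initial segment of $\mathcal N$ closed under $+,\cdot,2^x$. It contains the nonstandard $a$. Hence $\mathcal M\models PA^-$, $\Delta_0$ formulas are absolute between $\mathcal M$ and $\mathcal N$, and a subset of $[0,b)$, $b\in\mathcal M$, that is coded in $\mathcal N$ is $\mathcal M$-finite, because its code is $<2^b$. Moreover, every $X\in\mathcal I$ equals $F\cap\omega$ for some $\mathcal M$-finite $F$: take an $\mathcal N$-finite one and truncate it below a nonstandard $l$ with $2^l\le a$.

For standard $j$ the values $w(j)$ and $e(j)$ in $\mathcal N$ are the real ones. For standard $n\ge1$ let $J(n)$ be the least standard $J\ge1$ with $e(j)\ge n$ for all standard $j\ge J$. It exists: $e(j)<n$ implies $j\le n$ or $1\le w(j)<n$, and each value $x\ge1$ is taken by $w$ at most once. Every $s\in\mathcal M$ with $s>c_{J(n)}$ lies in $(c_j,c_{j+1}]$ for some standard $j\ge J(n)$, and there $c_{e(j)}\ge c_n$. So (V) gives, for standard $n\ge1$: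

* **(S)** no number $<c_n$ acts at a stage $s\in\mathcal M$ with $s>c_{J(n)}$.

The function $J$ need not be in $\mathcal I$. We only need that its values are standard.

**Lemma 10.** $\mathcal M\models I\Sigma_1$. Moreover, if $\varphi(x)=\exists y\,\theta(x,y,p)$ with $\theta\in\Delta_0$, $p\in\mathcal M$, and $b\in\mathcal M$, then $\{x<b:\mathcal M\models\varphi(x)\}$ is $\mathcal M$-finite, and there is $s\in\mathcal M$ such that for all $x<b$: $\mathcal M\models\varphi(x)$ iff $\exists y<s\,\theta(x,y,p)$.

*Proof.* (Every $\Sigma_1$ formula with parameters has this form in $\mathcal M$: bound a block of existential quantifiers by one, and code several parameters by one.) Let $m\in\omega$ code the formula $\exists x,p\le z\,(z=\langle x,p\rangle\wedge\theta(x,y,p))$ in $z,y$. Choose a standard $n\ge1$ with $u_x:=\langle m,\langle x,p\rangle\rangle<c_n$ for all $x<b$. By absoluteness, for $x<b$, $\mathcal M\models\varphi(x)$ iff $u_x\in K_s$ for some $s\in\mathcal M$. If $u_x\notin K_{c_{J(n)}}$ but $u_x\in K_s$ for some $s\in\mathcal M$, then $u_x<c_n$ acts at the least such $s>c_{J(n)}$, against (S). So $\mathcal M\models\varphi(x)$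 iff $u_x\in K_s$ with the fixed $s=\max(c_{J(n)},c_n)$; as $u_x<s$, this says $\exists y<s\,\theta(x,y,p)$.

So $\{x<b:\mathcal M\models\varphi(x)\}$ is coded in $\mathcal N$, hence $\mathcal M$-finite, and its complement in $[0,b)$ has a least element if it is nonempty. Now suppose $\varphi(0)$ and $\forall x(\varphi(x)\to\varphi(x+1))$ hold in $\mathcal M$ but $\varphi(b_0)$ fails. Take $b=b_0+1$. The least element of the complement is neither $0$ nor a successor, a contradiction. $\square$

As $\mathcal M\models I\Sigma_1$, p.r. functions are total in $\mathcal M$ with $\Sigma_1$ graphs. Since $\mathcal M$ is an initial segment of $\mathcal N$, $\Sigma_1$ formulas are preserved upwards, so p.r. functions have the same values in $\mathcal M$ as in $\mathcal N$. In particular $s\mapsto((c_{l,s})_{l\le r_s},B_s)$ for $s\in\mathcal M$ is $\Delta_1$ in $\mathcal M$ with parameter $a$.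

## 6. The sets $A$, $B$, and the moduli $q_C$

Let $B=\bigcup_{s\in\mathcal M}B_s$. Let $A$ be the set of all elements of $\mathcal M$ other than those pairs $\langle j,v\rangle$ with $j\ge1$, $v\ge a$ such that $c_{j,s}=v$ for all $s\in\mathcal M$ with $s\ge v$. Both sets are c.e. in $\mathcal M$; for $A$, one waits for a stage $s\ge v$ with $c_{j,s}\neq v$ or $c_{j,s}$ undefined.

**Lemma 11.** $\mathcal M\setminus A=\{\langle j,c_j\rangle:1\le j\in\omega\}$.

*Proof.* For standard $j\ge1$, Lemma 9 shows that $v=c_j$ qualifies, and it is the only possible $v$: consider $s=\max(v,c_j)$. Let $j$ be nonstandard and suppose $c_{j,s}=v$ for all $s\in\mathcal M$, $s\ge v$. Take a standard $i\ge1$ with $c_i>v$. At stage $s=c_i$ we get $v<c_i=c_{i,s}<c_{j,s}=v$, a contradiction. $\square$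

So for nonstandard $b\in\mathcal M$ the indices $j \in [1,b)$ for which $c_{j,s}$ settles in the sense of the definition of $A$ are exactly the standard ones, and their limits are unbounded in $\mathcal M$. This is the phenomenon announced in Section 1. It is useful to us: an oracle for $A$ can recognize standard numbers, by asking whether $\{\langle l,v_l\rangle:1\le l\le t\}$ is disjoint from $A$.

**Enumerations.** For every c.e. $C$ fix a definition $x\in C\leftrightarrow\exists y\,\theta(x,y,p)$, $\theta\in\Delta_0$, and put $C_s=\{x<s:\exists y<s\,\theta(x,y,p)\}$. For $B$ use the $B_s$ of the construction. In each case $(C_s)_{s\in\mathcal M}$ is increasing with union $C$, is $\Delta_1$ in $\mathcal M$ with parameters, and is the restriction to $\mathcal M$ of a sequence definable in $\mathcal N$. For each $b\in\mathcal M$ there is $s\in\mathcal M$ with $C_s{\restriction}b=C{\restriction}b$: by Lemma 10 in general (take $s\ge b$), and by (S) for $B$.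

**Definition (modulus).** For $1\le n\in\omega$ let $q_C(n)$ be the least standard $j\ge1$ with $C_{c_j}{\restriction}c_n=C{\restriction}c_n$. It exists since $(c_j)_{j\in\omega}$ is cofinal in $\mathcal M$. Put $q_C(0)=0$.

For example, if $C=\emptyset$, defined by $y\ne y$, then $q_C(n)=1$ for all $n\ge1$. If $C=\mathcal M$, defined by $y=y$, then $C_s=[0,s)$ for $s\ge1$ and $q_C(n)=n$.

The equality $C_{c_j}{\restriction}c_n=C{\restriction}c_n$ holds exactly for the standard $j\ge q_C(n)$. Let
$$Y_C=\{(n,j,k)\in\omega^3:n,j,k\ge1,\ C_{c_j}{\restriction}c_n=C_{c_k}{\restriction}c_n\}.$$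
It is the standard part of an $\mathcal N$-definable relation, so $Y_C\in\mathcal I$.

**Lemma 12.** (a) $q_C\le_TY_C'$; hence $q_C\le_T0'$ for every c.e. $C$. (b) $q_A\in\mathcal I$. (c) If $g:\omega\to\omega$ and $g(n)\ge q_B(n)$ for all $n\ge1$, then $0'\le_Tg$.

*Proof.* (a) For $n,j\ge1$: $q_C(n)>j$ iff $\exists k>j\ (n,j,k)\notin Y_C$. Indeed, if $q_C(n)>j$, take $k=q_C(n)$; conversely, if $C_{c_j}{\restriction}c_n\ne C_{c_k}{\restriction}c_n$ with $k>j$, then $C_{c_j}{\restriction}c_n$ misses an element of $C$. So $\{(n,j):q_C(n)>j\}$ is c.e. in $Y_C$, and $q_C\le_TY_C'$. As $Y_C\in\mathcal I$ is low, $Y_C'\le_T0'$.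

(b) This is where we use that the complement of $A$ is so simple. If $\langle l,c_l\rangle<c_n$ then $c_l<c_n$ and $l<n$. So by Lemma 11, $A{\restriction}c_n=[0,c_n)\setminus\{\langle l,c_l\rangle:1\le l<n\}$ for standard $n\ge1$. Hence the relation $A_{c_j}{\restriction}c_n=A{\restriction}c_n$ in $n,j\in\omega$, $n,j\ge1$, is the standard part of an $\mathcal N$-definable relation. It lies in $\mathcal I$, and so does $q_A$, which is found from it by search.

(c) Let $w(j)=x\ge1$ with $j$ standard. By (D) a number $<c_{x+1}$ enters $B$ at stage $c_j+1$. So $B_{c_j}{\restriction}c_{x+1}\ne B{\restriction}c_{x+1}$, and $j<q_B(x+1)\le g(x+1)$. Thus, for $x\ge1$, $x\in W$ iff $\exists j<g(x+1)\ w(j)=x$. So $0'\equiv_TW\le_Tg$. $\square$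

The next lemma translates reducibility in $\mathcal M$ into reducibility of moduli in the real world, modulo $\mathcal I$.

**Lemma 13.** Let $C,D$ be c.e. (i) If $D\le_TC$, then $q_D\in\mathcal I[q_C]$. (ii) If $A\le_TC$ and $q_D\in\mathcal I[q_C]$, then $D\le_TC$.

*Proof of (i).* The plan: from $q_C$ we know which part of $C$ is correct, so we can recognize correct axioms, and these certify that a given stage is correct for $D$. Let $\Phi$ witness $D\le_TC$. For $n,j,k,m\in\omega$, all $\ge1$, let $H(n,j,k,m)$ say: with $Q=[0,c_n)\setminus D_{c_j}$, there are $P,N\subseteq[0,c_k)$ with $\langle Q,0,P,N\rangle\in\Phi_{c_k}$, $P\subseteq C_{c_m}$ and $N\cap C_{c_m}=\emptyset$. By $\mathcal N$-definability, $H\in\mathcal I$.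

If $m=q_C(k)$, then $C_{c_m}{\restriction}c_k=C{\restriction}c_k$. So $H(n,j,k,q_C(k))$ gives $P\subseteq C$ and $N\subseteq\overline C$, hence $Q\subseteq\overline D$, that is, $D_{c_j}{\restriction}c_n=D{\restriction}c_n$.

For every $n\ge1$ such $j,k$ exist. Take $j=q_D(n)$; then $Q$ is $\mathcal M$-finite and $Q\subseteq\overline D$, so $\Phi$ contains an axiom $\langle Q,0,P,N\rangle$ with $P\subseteq C$ and $N\subseteq\overline C$. Take $k$ so large that $P,N\subseteq[0,c_k)$ and the axiom is in $\Phi_{c_k}$. With $m=q_C(k)$ we have $P\subseteq C{\restriction}c_k=C_{c_m}{\restriction}c_k$ and $N\cap C_{c_m}=\emptyset$.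

For $n\ge1$ let $g(n)$ be the $j$ of the least pair $(j,k)$ with $H(n,j,k,q_C(k))$. Then $g\le_Tq_C\oplus H$, $g(n)\ge q_D(n)$, and $D_{c_{g(n)}}$ is correct below $c_n$; so $q_D(n)$ is the least $j\ge1$ with $(n,j,g(n))\in Y_D$. Hence $q_D\le_Tq_C\oplus H\oplus Y_D$, and $q_D\in\mathcal I[q_C]$.

*Proof of (ii).* The plan: $C$ computes $A$, and so can check a guess $v_1,\dots,v_t$ for $c_1,\dots,c_t$, which also checks that $t$ is standard; then it can check values of $q_C$, and so run a real-world computation of $q_D$ inside $\mathcal M$.

Let $\Theta$ witness $A\le_TC$. Let $q_D\le_Tq_C\oplus Z$ with $Z\in\mathcal I$, and let $F$ be $\mathcal M$-finite with $F\cap\omega=Z$. Write the reduction as a p.r. increasing sequence of finite sets $\Psi_t$ of tuples $(n,j,\sigma,\zeta)$ with codes $<t$, where $\sigma$ is a finite function with domain $\subseteq[1,\infty)$ and $\zeta$ is a finite binary string, such that in the real world, for $n\ge1$: $q_D(n)=j$ iff for some $t\in\omega$ there is $(n,j,\sigma,\zeta)\in\Psi_t$ with $\sigma\subseteq q_C$ and $\zeta\subseteq Z$. (The value $q_C(0)=0$ is known, so $0$ need not be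 queried.)

In $\mathcal M$ let $\Phi$ be the set of all $\langle E,i,P,N\rangle$ for which there are $t\ge1$, a coded sequence $v_1<\dots<v_t$, $\mathcal M$-finite $P_0,N_0$, and $(n,j,\sigma,\zeta)\in\Psi_t$ with $n,j\in[1,t]$ and $\mathrm{dom}\,\sigma,\mathrm{ran}\,\sigma\subseteq[1,t]$, such that

1. $E\subseteq[0,v_n)$;
2. $\langle L,0,P_0,N_0\rangle\in\Theta$, where $L=\{\langle l,v_l\rangle:1\le l\le t\}$;
3. $\zeta$ agrees with $F$ on its domain;
4. for $l\in\mathrm{dom}\,\sigma$, $\sigma(l)$ is the least $m\ge1$ with $C_{v_m}{\restriction}v_l=C_{v_{\sigma(l)}}{\restriction}v_l$;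
5. $P=P_0\cup\bigcup_{l\in\mathrm{dom}\,\sigma}C_{v_{\sigma(l)}}{\restriction}v_l$ and $N=N_0\cup\bigcup_{l\in\mathrm{dom}\,\sigma}\big([0,v_l)\setminus C_{v_{\sigma(l)}}\big)$;
6. $i=1$ and $E\subseteq D_{v_j}$, or $i=0$ and $E\cap D_{v_j}=\emptyset$.

Clause 2 is $\Sigma_1$, and the other clauses are $\Delta_1$ in parameters, with bounded quantifiers only. So $\Phi$ is c.e.

*Soundness.* We show that correct oracle data give correct answers. Let $\langle E,i,P,N\rangle\in\Phi$ with $P\subseteq C$ and $N\subseteq\overline C$. Then $P_0\subseteq C$ and $N_0\subseteq\overline C$, so by clause 2, $L\subseteq\overline A$. By Lemma 11, $t\in\omega$ and $v_l=c_l$ for $1\le l\le t$. So $(n,j,\sigma,\zeta)$, having a code $<t$, is standard and belongs to the real $\Psi_t$, and $\zeta\subseteq Z$ by clause 3. Let $l\in\mathrm{dom}\,\sigma$. By clause 5, $C_{c_{\sigma(l)}}{\restriction}c_l=C{\restriction}c_l$, and then clause 4 says $\sigma(l)=q_C(l)$. Hence $\sigma\subseteq q_C$, so $j=q_D(n)$ and $D_{v_j}{\restriction}c_n=D{\restriction}c_n$. By clauses 1 and 6, $E\subseteq D$ if $i=1$, and $E\subseteq\overline D$ if $i=0$.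

*Completeness.* We show that every true fact has an axiom. Let $E$ be $\mathcal M$-finite with $E\subseteq D$ (put $i=1$) or $E\subseteq\overline D$ (put $i=0$). Choose a standard $n\ge1$ with $E\subseteq[0,c_n)$, a correct computation $(n,q_D(n),\sigma,\zeta)$ with $\sigma\subseteq q_C$ and $\zeta\subseteq Z$, and a large enough $t\in\omega$. Put $j=q_D(n)$ and $v_l=c_l$ for $1\le l\le t$. Then $L$ is $\mathcal M$-finite and $L\subseteq\overline A$, so there are $P_0\subseteq C$ and $N_0\subseteq\overline C$ as in clause 2. Clause 1 holds by the choice of $n$, clause 3 by $\zeta\subseteq Z$, and clause 4 by $\sigma\subseteq q_C$. Clause 6 holds because $D_{c_j}{\restriction}c_n=D{\restriction}c_n$. With $P,N$ defined by clause 5 we have $P\subseteq C$ and $N\subseteq\overline C$, because $C_{c_{\sigma(l)}}$ is correct below $c_l$ for $l\in\mathrm{dom}\,\sigma$. So $\langle E,i,P,N\rangle\in\Phi$ is as required.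

So $D\le_TC$ via $\Phi$. $\square$

## 7. The empty interval above $A$

*Proof of Theorem 1.* The model $\mathcal M$ is countable, since $\mathcal N$ is.

**Step 1 (some c.e. set is not $\le_TA$).** We show that $B$ is such a set; this is what the schedule $w$ was for. If $B\le_TA$, then $q_B\in\mathcal I[q_A]=\mathcal I$ by Lemmas 13(i) and 12(b). By Lemma 12(c) with $g=q_B$, $0'\in\mathcal I$, contradicting the choice of $\mathcal I$.

**Step 2 (the dichotomy).** We show that a c.e. set above $A$ is either equivalent to $A$ or above all c.e. sets; this is what the maximality of $\mathcal I$ was for. Let $C$ be c.e. with $A\le_TC$. By Lemma 12(a), $q_C\le_T0'$. By (1), either $q_C\in\mathcal I$ or $0'\in\mathcal I[q_C]$.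

If $q_C\in\mathcal I$, then $q_C\in\mathcal I[q_A]$, and $C\le_TA$ by Lemma 13(ii), applied with $A$ in the role of $C$ and $C$ in the role of $D$.

If $0'\in\mathcal I[q_C]$, then for every c.e. $D$ we have $q_D\le_T0'$ by Lemma 12(a), so $q_D\in\mathcal I[q_C]$, and $D\le_TC$ by Lemma 13(ii).

**Step 3 (the failure of density).** We name the two degrees. The set $A\oplus B$ is c.e., $A\le_TA\oplus B$, and $A\oplus B\not\le_TA$, since $B\le_TA\oplus B$ and $B\not\le_TA$. So by Step 2, $A\oplus B$ is above every c.e. set. Put $\mathbf a=\deg A$ and $\mathbf 0'=\deg(A\oplus B)$. Then $\mathbf a<\mathbf 0'$. If $\mathbf a\le\deg C\le\mathbf 0'$ with $C$ c.e., then either $C\le_TA$ or $A\oplus B\le_TC$, that is, $\deg C\in\{\mathbf a,\mathbf 0'\}$. The Sacks Density Theorem fails in $\mathcal M$. $\square$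

Two remarks. First, $\mathbf a$ is a maximal incomplete c.e. degree: for every c.e. $D$, either $D\le_TA$ or $A\oplus D\equiv_TA\oplus B$. Apply the dichotomy to $A\oplus D$. Secondly, by the theorem of Groszek, Mytilinaios and Slaman quoted in Section 1, $\mathcal M\not\models B\Sigma_2$, and failure at the level $I\Sigma_1$ cannot be pushed up to $B\Sigma_2$.

## 8. The interval $[\mathbf a,\mathbf 0']$ as a family of Turing ideals

An ideal here is a nonempty class of sets closed under $\oplus$ and $\le_T$. Each $\mathcal I[q]$ is an ideal containing $\mathcal I$. What happens if $\mathcal I$ is not chosen maximal?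

**Theorem 2.** Let $\mathcal I$ be any countable Scott set with $0'\notin\mathcal I$. The construction of Sections 4–6, for $\mathcal N\models PA$ with $SSy(\mathcal N)=\mathcal I$, gives $\mathcal M\models PA^-+I\Sigma_1$ with $SSy(\mathcal M)=\mathcal I$ and a c.e. set $A$, $\mathbf a=\deg A$, such that $\deg C\mapsto\mathcal I[q_C]$ is a well-defined order embedding of the c.e. degrees $\ge\mathbf a$ into the ideals between $\mathcal I$ and $\mathcal I[0']$ ordered by inclusion. It sends $\mathbf a$ to $\mathcal I$, and there is a greatest c.e. degree $\mathbf 0'\ne\mathbf a$, which is sent to $\mathcal I[0']$.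

Here $SSy(\mathcal M)$ is the class of all $F\cap\omega$ with $F$ $\mathcal M$-finite.

*Proof.* **Step 1 (what carries over).** We check which properties of $\mathcal I$ were used. As $PA$ is computable, $PA\in\mathcal I$, and Lemma 5 gives $\mathcal N$. Sections 4–6 used about $\mathcal I$ only that it is a countable Scott set, except for the clause $q_C\le_T0'$ in Lemma 12(a). So everything else there holds. $SSy(\mathcal M)=\mathcal I$: an $\mathcal M$-finite set is $\mathcal N$-finite, and every $X\in\mathcal I$ is $F\cap\omega$ for an $\mathcal M$-finite $F$, as noted in Section 5.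

**Step 2 (the embedding).** We show that order is preserved in both directions. If $q_D\le_Tq_C\oplus Z$ and $X\le_Tq_D\oplus Z'$ with $Z,Z'\in\mathcal I$, then $X\le_Tq_C\oplus(Z\oplus Z')$. So $q_D\in\mathcal I[q_C]$ iff $\mathcal I[q_D]\subseteq\mathcal I[q_C]$. By Lemma 13, for c.e. $C,D\ge_TA$,
$$D\le_TC\iff q_D\in\mathcal I[q_C]\iff\mathcal I[q_D]\subseteq\mathcal I[q_C].$$
Hence the map is well defined and an order embedding. Also $\mathcal I[q_A]=\mathcal I$ by Lemma 12(b).

**Step 3 (upper bound).** We show that $q_D\in\mathcal I[0']$ for every c.e. $D$; this replaces Lemma 12(a). Let $D$ be given by $\exists y\,\theta(x,y,p)$ and let $m\in\omega$ be the corresponding code as in Lemma 10. For all large $n\in\omega$ we have $p<c_n$, and so $\langle m,\langle x,p\rangle\rangle<2^{c_n}\le c_{n+1}$ for all $x<c_n$. Put $J_n=\max(J(n+1),n+1)$. By (S), each $x\in D{\restriction}c_n$ has $\langle m,\langle x,p\rangle\rangle\in K_{c_{J_n}}$, hence a witness $y<c_{J_n}$; as also $x<c_{J_n}$, we get $x\in D_{c_{J_n}}$. So $D_{c_{J_n}}{\restriction}c_n=D{\restriction}c_n$. If $D=B$ with its own enumeration, (S) applies directly: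 no number $<c_n$ enters $B$ at a stage of $\mathcal M$ after $c_{J(n)}$, and if $J_n>J(n)$ the later stage is correct as well. (Note $J(n)\le J(n+1)$.) Thus $q_D(n)$ is the least $j\ge1$ with $(n,j,J_n)\in Y_D$, for almost all $n$.

Finally $J\le_TW$: the numbers $j$ with $e(j)<n$ are those $j\le n$ with $w(j)=0$ and those $j$ with $1\le w(j)<n$, and the latter are found by asking, for each $x\in[1,n)$, whether $x\in W$, and if so searching for the $j$ with $w(j)=x$. Since $W\equiv_T0'$, we get $q_D\le_TY_D\oplus0'$, so $q_D\in\mathcal I[0']$. Hence $\mathcal I\subseteq\mathcal I[q_D]\subseteq\mathcal I[0']$.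

**Step 4 (the top).** We show that $A\oplus B$ has the greatest degree. Let $C=A\oplus B$. Since $B\le_TC$, Lemma 13(i) gives $q_B\in\mathcal I[q_C]$, so $0'\in\mathcal I[q_C]$ by Lemma 12(c). Together with Step 3, $\mathcal I[q_C]=\mathcal I[0']$. For every c.e. $D$, $q_D\in\mathcal I[0']=\mathcal I[q_C]$, so $D\le_TC$ by Lemma 13(ii). Put $\mathbf 0'=\deg C$. As $0'\notin\mathcal I$, $\mathcal I[0']\ne\mathcal I$, so $\mathbf 0'\ne\mathbf a$. $\square$

## 9. Keeping all true $\Pi_2$ sentences

**Theorem 3.** The model in Theorem 1 can be chosen to satisfy, in addition, every $\Pi_2$ sentence true in the standard model $\omega$. Hence $PA^-+I\Sigma_1$ together with all true $\Pi_2$ sentences does not prove the Sacks Density Theorem.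

*Proof.* The plan is to make the sequence $(c_j)$ grow so fast that witnesses for true $\Pi_2$ sentences, for arguments up to $c_j$, are found below $c_{j+1}$. The list of true sentences must be available to the construction, so we put it into $\mathcal I$ and relativize.

**Step 1 (the changes).** We list everything that is modified.

* Scott set: take $\mathcal I$ from Lemma 4 with $Y_0=0''$.
* The model $\mathcal N$: apply Lemma 5 to $T=PA$ plus all true $\Pi_2$ sentences. Here $T\le_T0''$, so $T\in\mathcal I$.
* Parameters: choose $\mathcal N$-finite sets $F,F'$ with $F\cap\omega=Y_0$ and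
$$F'\cap\omega=\{m\in\omega:m\text{ codes a }\Delta_0\text{ formula }\theta_m(x,y)\text{ and }\omega\models\forall x\exists y\,\theta_m(x,y)\},$$
which is possible since the set on the right is $\le_T0''$. Intersecting $F'$ with the $\mathcal N$-definable set of $m$ such that $\mathcal N\models\forall x\exists y\,\mathrm{Sat}_{\Delta_0}(m,x,y)$, we may assume that all $m\in F'$ have this property. This does not change $F'\cap\omega$, because $\mathcal N\models T$. Fix a nonstandard $a$ larger than the codes of $F$ and $F'$.
* The schedule: in the definition of $w$ use $T^F(x,x,y)$, where only oracle queries below $y$ are allowed. For standard $j$ the value $w(j)$ uses only $F\cap\omega=Y_0$. So in the real world $w\le_TY_0$ and $W\equiv_TY_0'$. As before, $w(j)<j$ for $j\ge1$, and each $x\ge1$ is a value of $w$ at most once.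
* Step 4 of the construction: require additionally that for all $m\in F'$ with $m<r$ and all $x\le c_r$ there is $y\le s+1$ with $\mathrm{Sat}_{\Delta_0}(m,x,y)$.

**Step 2 (the construction still works).** We go through Section 4. All recursions are p.r. in the parameters $a,F,F'$, and these lie in $\mathcal M$, since the codes of $F,F'$ are $<a=c_1$. Lemmas 6, 7 and 8 are unaffected: they use about extensions only that the new value is the current stage and is $\ge f(c_r)$. In Lemma 9 one must see that an extension still occurs if $r_s=j$ for all $s\ge s_0$. For each $m\in F'$ with $m<j$ and each $x\le c_j$ there is a witness $y$ in $\mathcal N$, by the choice of $F'$; by collection in $\mathcal N$ these witnesses have a common bound. So the additional requirement holds for all large $s$.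

**Step 3 (true $\Pi_2$ sentences hold in $\mathcal M$).** We use the new requirement. For $1\le l<r_s$ consider the property: for all $m\in F'$ with $m<l$ and all $x\le c_{l,s}$ there is $y\le c_{l+1,s}$ with $\mathrm{Sat}_{\Delta_0}(m,x,y)$. It holds when $c_{l+1}$ is first assigned above the present value of $c_l$, because this happens by extension with $r=l$, and it persists when $c_{l+1}$ is reset to a larger value with $c_l$ unchanged. So it holds for the final values. Let $m\in F'\cap\omega$ and $x\in\mathcal M$. Choose a standard $j\ge1$ with $j>m$ and $x\le c_j$. There is $y\le c_{j+1}\in\mathcal M$ with $\theta_m(x,y)$ in $\mathcal N$, hence in $\mathcal M$ by absoluteness. So $\mathcal M\models\forall x\exists y\,\theta_m(x,y)$ whenever this sentence is true in $\omega$.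

A true sentence $\forall\vec x\,\exists\vec y\,\theta$ with blocks of quantifiers is implied by $\forall x\exists y\,(\forall\vec x\le x\ \exists\vec y\le y\ \theta)$: given $\vec x$, take $x$ to be its maximum. The latter sentence is also true in $\omega$, since for each $x$ only finitely many $\vec x$ are concerned, and it has the form already treated. So $\mathcal M$ satisfies all true $\Pi_2$ sentences.

**Step 4 (the degrees).** Sections 5–7 go through with $0'$ replaced by $Y_0'$; here are the places where this matters. The function $J$ is defined as before, since each $x\ge1$ is still a value of $w$ at most once, so (S) and Lemma 10 hold. The stages of the construction are $\Delta_1$ in $\mathcal M$ with parameters $a,F,F'$. Lemmas 11, 12(b) and 13 are unchanged. In Lemma 12(a), $q_C\le_TY_C'\le_TY_0'$, by Lemma 4. In Lemma 12(c) one searches through values of $w\le_TY_0$, so one gets $W\le_Tg\oplus Y_0$, and hence $Y_0'\in\mathcal I[g]$. If $B\le_TA$, then $q_B\in\mathcal I[q_A]=\mathcal I$, and so $Y_0'\in\mathcal I[q_B]=\mathcal I$, contradicting Lemma 4. So $B\not\le_TA$.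

For the dichotomy let $C$ be c.e. with $A\le_TC$. As $q_C\le_TY_0'$, Lemma 4 gives $q_C\in\mathcal I$ or $Y_0'\in\mathcal I[q_C]$. In the first case $C\le_TA$ by Lemma 13(ii). In the second case every c.e. $D$ has $q_D\le_TY_0'$, so $q_D\in\mathcal I[q_C]$ and $D\le_TC$ by Lemma 13(ii). Step 3 of Section 7 then applies word for word, so this $\mathcal M$ and $A$ are as in Theorem 1. As $\mathcal M$ is a model of $PA^-+I\Sigma_1$ and of all true $\Pi_2$ sentences in which density fails, these axioms do not prove the Sacks Density Theorem. $\square$
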